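# Rotating prescribed zeros into a weighted Bergman class

## A product of Blaschke factors with random arguments

Let $\mathbb D=\{z:|z|<1\}$. For $0<a<1$ take the Blaschke factor with its zero at $a$ and divide it by its value at the origin:
$$b_a(z)=\frac{a-z}{1-az},\qquad F_a(z)=\frac{b_a(z)}{b_a(0)}=\frac{1-z/a}{1-az}.$$
The function $F_a$ is analytic on $|z|<1/a$, has a single zero, at $a$, and satisfies $F_a(0)=1$. The rotated function $F_a(ze^{-i\omega})$ has its zero at $ae^{i\omega}$.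

Given moduli $0<a_1\le a_2\le\cdots<1$, let $\omega_1,\omega_2,\dots$ be independent random variables, uniform on $[0,2\pi)$, and put
$$f_J(z)=\prod_{j\le J}F_{a_j}(ze^{-i\omega_j}).\tag{1}$$
This is a random analytic function with $f_J(0)=1$, vanishing at $a_je^{i\omega_j}$ for $j\le J$. Its $p$-th moment at any point can be computed factor by factor. Write
$$M_a(r)=\frac1{2\pi}\int_0^{2\pi}|F_a(re^{i\theta})|^p\,d\theta .$$
For fixed $z=re^{i\varphi}$ the variable $\varphi-\omega_j$ is uniform mod $2\pi$, and the $\omega_j$ are independent, so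
$$\mathbb E|f_J(re^{i\varphi})|^p=\prod_{j\le J}M_{a_j}(r).\tag{2}$$

This product serves to decide whether zeros with given moduli, whose arguments we may choose freely, can be zeros of a function in a given weighted space.

**Definition (the class $H^p(\alpha)$).** For $0<p<\infty$ and $-1<\alpha<\infty$, $H^p(\alpha)$ is the class of all analytic $f$ on $\mathbb D$ with
$$\|f\|^p=\iint_{\mathbb D}(1-r^2)^\alpha|f(re^{i\theta})|^p\,r\,dr\,d\theta<\infty .$$
(For $p<1$ the symbol $\|\cdot\|$ is only notation.) All bounded analytic functions belong to it, because $\alpha>-1$. So do some unbounded ones: if $0<ps<\alpha+1$, then $|1-z|^{-s}\le(1-|z|)^{-s}$ and $\int_0^1(1-r)^{\alpha-ps}dr<\infty$, so $(1-z)^{-s}\in H^p(\alpha)$.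

**Definition (the counting integral).** Let $\{d_j\}_1^\infty$ be a sequence in $\mathbb D$ with $0<|d_j|\le|d_{j+1}|<1$, repeated according to multiplicity. Let $n(t)$ be the number of $d_j$ in $|z|\le t$ and
$$N_d(r)=\int_0^r\frac{n(t)}t\,dt=\sum_j\log^+\frac r{|d_j|}\qquad(0<r<1).$$
A single point of modulus $a$ contributes $\int_a^r dt/t=\log(r/a)$ if $r>a$ and $0$ otherwise; this is the second equality.

If $f\in H^p(\alpha)$, $f\not\equiv0$, has zero sequence $\{d_j\}$, then
$$\mathcal I:=\int_0^1(1-r)^\alpha e^{pN_d(r)}\,dr<\infty.\tag{3}$$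
This is known, and we shall prove it on the way. The condition (3) sees only the moduli $|d_j|$. The conjecture to be decided is the converse up to rotations: *if an arbitrary sequence $\{d_j\}$ satisfies (3), then there are $\theta_j\in[0,2\pi)$ and $f_*\in H^p(\alpha)$, $f_*\not\equiv0$, with $f_*(d_je^{i\theta_j})=0$ for all $j$*, where a point that occurs $m$ times among the $d_je^{i\theta_j}$ must be a zero of order at least $m$. It is true for all $p$ and $\alpha$ in the stated range. Throughout, $a_j=|d_j|$.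

**Theorem 1.** If $\mathcal I<\infty$, there are $\theta_j\in[0,2\pi)$ and $f_*\in H^p(\alpha)$ with $f_*(0)=1$, vanishing at the points $d_je^{i\theta_j}$ with multiplicity, and $\|f_*\|^p\le A\,\mathcal I$, where $A=A(p,\alpha)$.

**Theorem 2.** Let $\{d_j\}$ be as above, with $n(t)<\infty$ for $t<1$. Let $\theta_j$ be independent and uniform on $[0,2\pi)$. The following are equivalent:

(a) (3) holds;

(b) for some $\{\theta_j\}$ there is $f\in H^p(\alpha)$, $f\not\equiv0$, vanishing at all $d_je^{i\theta_j}$ with multiplicity;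

(c) for almost every $\{\theta_j\}$ there is $f\in H^p(\alpha)$, $f(0)=1$, whose zero sequence is exactly $\{d_je^{i\theta_j}\}$. One may take $f(z)=\prod_jF_{|d_j|}(ze^{-i\omega_j})$, $\omega_j=\theta_j+\arg d_j$, the product converging locally uniformly.

If (3) fails, no choice of arguments works. Moreover, with constants $A,A'>0$ depending only on $p,\alpha$,
$$A'\,\mathcal I\le\inf\|f\|^p\le A\,\mathcal I,$$
the infimum being over all $\{\theta_j\}$ and all analytic $f$ with $f(0)=1$ vanishing at the $d_je^{i\theta_j}$ with multiplicity.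

Theorem 3, in the last section, extends this to general radial weights.

The hypothesis $n(t)<\infty$ in Theorem 2 is automatic under (3): $N_d$ is nondecreasing, so (3) forces $N_d(r)<\infty$ for every $r<1$, hence $n(t)<\infty$ for $t<1$, hence $a_j\to1$.

**Textbook facts used.** If $g$ is analytic on a neighborhood of $|z|\le r$ and $g(0)\ne0$, then Jensen's formula reads
$$\frac1{2\pi}\int_0^{2\pi}\log|g(re^{i\varphi})|\,d\varphi=\log|g(0)|+N_g(r),\tag{4}$$
where $N_g$ is the counting integral of the zeros of $g$; zeros on $|z|=r$ are allowed and contribute $0$. For analytic $f$ the function $|f|^p$ is subharmonic, so its circular means are nondecreasing in $r$ and its value at a point is at most its mean over a disc about that point. In particular $M_a$ is nondecreasing and $M_a\ge F_a(0)^p=1$. We also use Jensen's inequality for convex functions, Hölder's inequality, the theorems of Fatou, Tonelli and Hurwitz, and normal families.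

From the sub-mean-value property on the disc $|w-z|<\frac12(1-|z|)$ we get a pointwise bound. On that disc $\frac12(1-|z|)\le1-|w|^2\le3(1-|z|)$, so the weight there is at least $c_\alpha(1-|z|)^\alpha$, and
$$|f(z)|^p\le C_\alpha(1-|z|)^{-\alpha-2}\|f\|^p .\tag{5}$$

## Blaschke sequences, a harmonic sequence, and zeros on one radius

**Example 1 (Blaschke sequences).** If $\sum(1-a_j)<\infty$, then $N_d(r)\le\sum\log(1/a_j)<\infty$ for all $r$, so (3) holds, and the Blaschke product with zeros $d_j$ is bounded. No rotation is needed. The problem concerns sequences with $\sum(1-a_j)=\infty$.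

**Example 2 (a harmonic sequence).** Write $r=e^{-t}$, $x_j=\log(1/a_j)$; then $\log^+(r/a_j)=(x_j-t)^+$ and
$$V(t):=N_d(e^{-t})=\sum_j(x_j-t)^+ .$$
Take $x_j=\beta/j$ with $\beta>0$. For $t\le\beta$ let $R=\lfloor\beta/t\rfloor$. Then $V(t)=\beta\sum_{j\le R}\frac1j-Rt$. Since $\log(R+1)\le\sum_{j\le R}\frac1j\le1+\log R$ and $Rt\le\beta$, we get $|V(t)-\beta\log(\beta/t)|\le\beta$. So $e^{pV(t)}$ is comparable to $t^{-p\beta}$ near $0$, and (3) holds exactly when $p\beta<\alpha+1$.

Rotation is needed in this example. Suppose $d_j=e^{-\beta/j}$, all on the positive radius, and suppose that some $f\in H^p(\alpha)$, $f\not\equiv0$, vanished at all of them. Put $\phi(\zeta)=f(z)$, $z=\frac{1+\zeta}2$, $|\zeta|<1$. Then $|z-\frac12|<\frac12$, that is, $|z|^2<\operatorname{Re}z$. Hence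
$$|1-z|^2=1-2\operatorname{Re}z+|z|^2<1-\operatorname{Re}z<1-|z|^2\le2(1-|z|),$$
so $1-|z|>\frac12|1-z|^2=\frac18|1-\zeta|^2$. By (5), $\log|\phi(\zeta)|\le C_1+M\log\frac2{|1-\zeta|}$ with $M=2(\alpha+2)/p$ (the factor $8$ is absorbed in $C_1$). The function $\log\frac2{|1-\zeta|}$ is harmonic, with mean $\log2$ over each circle $|\zeta|=\rho<1$. Write $\phi=\zeta^k\psi$ with $\psi(0)\ne0$. Jensen's formula for $\psi$ on $|\zeta|=\rho\in(\frac12,1)$ gives
$$\sum_{0<\zeta_j\le\rho}\log\frac\rho{\zeta_j}\le C_1+M\log2+k\log2-\log|\psi(0)|,\qquad \zeta_j=2d_j-1 .$$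
Letting $\rho\to1$ and using $\log\frac1{\zeta_j}\ge1-\zeta_j=2(1-d_j)$, we get $\sum(1-d_j)<\infty$. But $1-e^{-\beta/j}\ge\beta/(2j)$ for $j\ge\beta$, a contradiction. So this sequence satisfies (3) if $p\beta<\alpha+1$, and yet with $\theta_j=0$ for all $j$ only $f\equiv0$ works.

## What the $p$-th mean of one factor must cost

By (2), $\mathbb E\|f_J\|^p=2\pi\int_0^1(1-r^2)^\alpha\prod_{j\le J}M_{a_j}(r)\,r\,dr$. We want to bound this by $\mathcal I$, uniformly in $J$. Now $e^{pN_d(r)}=\prod_j\exp(p\log^+(r/a_j))$, so we must compare $M_a(r)$ with $\exp(p\log^+(r/a))$.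

**The case $p=2$ by hand.** Expanding, $F_a(z)=1-(a^{-1}-a)\sum_{n\ge1}a^{n-1}z^n$, so for $p=2$
$$M_a(r)=1+\frac{(1-a^2)^2r^2}{a^2(1-a^2r^2)} .$$
Two features show here.

- For fixed $r$ and $a\to1$, the excess $M_a(r)-1$ is *quadratic* in $1-a$. So the zeros far outside $|z|\le r$ are affordable even when $\sum(1-a_j)=\infty$.
- At $a=r=e^{-t}$ we have $\log^+(r/a)=0$, but $M_r(r)=\frac2{1+r^2}=e^t/\cosh t$, so $\log M_r(r)=t-\log\cosh t$. There is a real excess, of size about $t$. It is at most half of $2t=\log(a^{-2})$, which is what the trivial bound $|F_a|\le1/a$ gives.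

**The crude bound.** The first thing to try is $|F_a|\le 1/a$ for the zeros with $a_j\le r$, together with a quadratic estimate for the others. The zeros with $x_j\ge t$ then contribute the factor $\exp\bigl(p\sum_{x_j\ge t}x_j\bigr)$ to the bound, and
$$\sum_{x_j\ge t}x_j=V(t)+t\,n(e^{-t}).$$
So one would need $\int_0 t^\alpha e^{p(V(t)+t\,n(e^{-t}))}dt<\infty$. In Example 2 this is fine, since $t\,n(e^{-t})\le\beta$. In general it fails. Here is a sequence satisfying (3) for which that integral diverges.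

Let $\gamma=\alpha+1$, $m_k=k^{3/\gamma}$, and for an integer $k_0$ to be chosen let $S_k=\sum_{k_0\le i\le k}m_i$, $X_k=k^{2/\gamma}e^{pS_k/\gamma}$, $N_k=\lceil X_k\rceil\in[X_k,2X_k]$, $\tau_k=m_k/N_k$ for $k\ge k_0$. Put $N_k$ points at $x=\tau_k$. Then
$$\frac{\tau_{k+1}}{\tau_k}\le2\frac{m_{k+1}X_k}{m_kX_{k+1}}\le2\Bigl(\frac{k+1}k\Bigr)^{3/\gamma}e^{-pm_{k+1}/\gamma}\to0,$$
so for $k_0$ large $\tau_k$ decreases to $0$ and $\tau_{k+1}^\gamma\le\frac12\tau_k^\gamma$. On $(\tau_{k+1},\tau_k]$ we have $V(t)=\sum_{i\le k}N_i(\tau_i-t)\le S_k-N_kt$, whence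
$$\int_{\tau_{k+1}}^{\tau_k}t^\alpha e^{pV}dt\le e^{pS_k}\int_0^\infty t^{\gamma-1}e^{-pN_kt}dt=\Gamma(\gamma)p^{-\gamma}e^{pS_k}N_k^{-\gamma}\le\Gamma(\gamma)p^{-\gamma}k^{-2},$$
which is summable; for $t>\tau_{k_0}$, $V=0$. So (3) holds (near $r=1$ the measures $t^\alpha dt$ and $(1-r)^\alpha dr$ are comparable). But on the same interval $V+t\,n=S_k$, and
$$\int_{\tau_{k+1}}^{\tau_k}t^\alpha e^{p(V+tn)}dt=e^{pS_k}\frac{\tau_k^\gamma-\tau_{k+1}^\gamma}\gamma\ge\frac{e^{pS_k}m_k^\gamma}{2\gamma N_k^{\gamma}}\ge\frac{k^{-2}m_k^\gamma}{2\gamma\,2^\gamma}=\frac{k}{2^{\gamma+1}\gamma}\to\infty .$$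

So a bounded excess per zero is not enough. The *constant* matters: an excess of exactly $pt$ for each zero inside the disc is too much. We shall see that $cpt$ with any fixed $c<1$ can be absorbed, and the next section produces such a $c$.

## One factor: a constant below 1, and quadratic decay

**Lemma 1.** Let $\frac12\le r<1$, $m=\max(a,r)$, $s=\min(a,r)$, $u=\log\frac1m$. Then
$$M_a(r)=\exp\bigl(p\log^+(r/a)+\Phi\bigr),\qquad\Phi\le pu\,\min\Bigl(c,\;C_0\frac{1-m}{1-s}\Bigr),$$
with $c=1-\frac14\min(\frac1p,\frac12)\in[\frac78,1)$ and $C_0=\max(4,8p)$.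

**Step 1: isolate the excess.** Let $E$ be the mean over $\theta$ and $Y=\log(1/|b_a(re^{i\theta})|)\ge0$. Since $b_a(0)=a$ and $b_a$ has the single zero $a$, Jensen's formula gives $EY=-\log a-\log^+(r/a)=\log\frac1m=u$. Also
$$M_a(r)=a^{-p}Ee^{-pY}=(m/a)^p\,e^{pu}\,Ee^{-pY},$$
and $\log(m/a)=\log^+(r/a)$. So the identity of the lemma holds with
$$\Phi=pu+\log Ee^{-pY},$$
and $\Phi\le pu$ because $Y\ge0$.

**Step 2: the bound with $c$.** We need $Ee^{-pY}$ to be definitely less than $1$. Start from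
$$1-|b_a(re^{i\theta})|^2=\frac{(1-a^2)(1-r^2)}{|1-are^{i\theta}|^2}=\frac{(1-m^2)(1-s^2)}{|1-mse^{i\theta}|^2}.\tag{6}$$
As $E|1-xe^{i\theta}|^{-2}=\sum x^{2n}=(1-x^2)^{-1}$, the mean of (6) is $\frac{(1-m^2)(1-s^2)}{1-m^2s^2}$. Here $1-m^2s^2=(1-m^2)+m^2(1-s^2)\le2(1-s^2)$, so the mean is at least $\frac{1-m^2}2$.

For $x\in[0,1]$ we have $1-x^{p/2}\ge\min(1,\frac p2)(1-x)$: if $p\ge2$ then $x^{p/2}\le x$; if $p<2$, the concave function $x^{p/2}$ lies below its tangent at $1$. Apply this with $x=|b_a|^2$, so that $x^{p/2}=e^{-pY}$: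
$$1-Ee^{-pY}\ge\min(1,\tfrac p2)\frac{1-m^2}2\ge\min(1,\tfrac p2)\,m^2u .$$
The last inequality holds because $u=\frac12\log m^{-2}\le\frac12(m^{-2}-1)$. Since $\log v\le v-1$ and $m\ge r\ge\frac12$,
$$\Phi\le pu-(1-Ee^{-pY})\le pu\bigl(1-m^2\min(\tfrac1p,\tfrac12)\bigr)\le c\,pu .$$

**Step 3: the bound with $C_0$.** This is for the case $m$ much closer to $1$ than $s$. Put $\varepsilon=1-m$, $\sigma=1-s$. If $\varepsilon>\sigma/4$, then $\Phi\le pu\le4pu\,\varepsilon/\sigma$. Now let $\varepsilon\le\sigma/4$. The pseudohyperbolic distance is smallest when the two points lie on one radius, so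
$$|b_a(re^{i\theta})|\ge\frac{m-s}{1-ms}=\frac{\sigma-\varepsilon}{\sigma+\varepsilon-\varepsilon\sigma}\ge\frac{\sigma-\varepsilon}{\sigma+\varepsilon}\ge\frac35 .$$
(The first inequality also follows from (6), whose right side is largest at $\theta=0$.) Hence
$$Y=\tfrac12\log|b_a|^{-2}\le\tfrac12(|b_a|^{-2}-1)=\frac{1-|b_a|^2}{2|b_a|^2}\le\tfrac{25}{18}(1-|b_a|^2).$$
Square, insert (6), and use $E|1-xe^{i\theta}|^{-4}=\sum(n+1)^2x^{2n}=\frac{1+x^2}{(1-x^2)^3}$ with $x=ms$ and $(25/18)^2\le2$: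
$$EY^2\le\frac{4(1-m^2)^2(1-s^2)^2}{(1-m^2s^2)^3}\le\frac{4(1-m^2)^2}{1-s^2}\le8u\frac{1-m^2}{1-s^2}\le16u\frac\varepsilon\sigma .$$
The second inequality uses $1-m^2s^2\ge1-s^2$, the third $1-m^2=1-e^{-2u}\le2u$, and the fourth $1-m^2\le2\varepsilon$, $1-s^2\ge\sigma$. Finally, since $EY=u$ and $e^{-v}\le1-v+\frac{v^2}2$ for $v\ge0$,
$$\Phi\le Ee^{-pY}-1+pEY\le\tfrac{p^2}2EY^2\le8p^2u\frac\varepsilon\sigma .$$
In both cases $\Phi\le pu\,C_0\,\varepsilon/\sigma$. $\square$

## Writing the total excess as an average of increments of $V$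

From now on $n(t)<\infty$ for $t<1$. Let
$$Q(r)=\prod_jM_{a_j}(r)\in[1,\infty],$$
which is nondecreasing in $r$ because each $M_{a_j}$ is nondecreasing and at least $1$. Put $r=e^{-t}$, $0<t\le T:=\log2$, so that $r\ge\frac12$. The function $V$ is finite, continuous (locally a finite sum) and nonincreasing on $t>0$.

The identity behind the next lemma is the following. For a zero with parameter $x_j$, put $y_j=\min(x_j/t,1)$. Then for $0<\eta\le1$
$$t(y_j-\eta)^+=(x_j-\eta t)^+-(x_j-t)^+ .\tag{7}$$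
If $x_j\ge t$, both sides equal $t(1-\eta)$; if $x_j<t$, both equal $(x_j-\eta t)^+$. Summed over $j$, the right side is $V(\eta t)-V(t)$. So an excess that is at most an average of the functions $(y_j-\eta)^+$ over $\eta$ is controlled by the growth of $V$ between $t$ and $\eta t$. The total mass of the averaging measure should stay *below* $1$, for a reason that appears in Lemma 3. A measure of mass at most $1$ on $(0,1]$ gives $\int(1-\eta)\,d\mu(\eta)<1$ at $y=1$, so a zero with $y_j=1$ and excess coefficient $1$ could not be paid for. A coefficient $c<1$ can.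

Set
$$C'=2C_0,\quad q=\frac{1+c}2,\quad K=\frac{2C'}{(1-c)^2},\quad h(y)=K\int_0^{q/K}(y-\eta)^+d\eta .$$
The averaging measure $K\,d\eta$ on $(0,q/K)$ has mass $q<1$; and $q/K<1$, since $K\ge2C'\ge16$.

**Lemma 2.** For $0<t\le T$,
$$Q(e^{-t})\le\exp\bigl(pV(t)+pL(t)\bigr),\qquad L(t)=\int_0^{q/K}\bigl(V(\eta t)-V(t)\bigr)K\,d\eta=\sum_jt\,h(y_j).$$

**Step 1: the excess of one zero in terms of $y_j$.** Let $\Phi_j$ be the quantity of Lemma 1 for $a=a_j$. We claim
$$\Phi_j\le p\,t\,g(y_j),\qquad g(y)=\min(cy,\,C'y^2).\tag{8}$$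
If $x_j\ge t$, then $m=r$, $u=t$, $y_j=1$, so $\Phi_j\le pct$, and $g(1)=c$ because $C'\ge8$. If $x_j<t$, then $m=a_j$, $s=r$, $u=x_j=ty_j$. Here $1-m=1-e^{-x_j}\le x_j$, and $1-s=1-e^{-t}\ge t/(2\log2)$ on $[0,T]$ by concavity (equality at $0$ and $T$), so $\frac{1-m}{1-s}\le2x_j/t=2y_j$. Lemma 1 gives $\Phi_j\le p\,ty_j\min(c,C'y_j)$, which is (8).

For Example 2 the bound (8) already suffices. The zeros with $x_j\ge t$ number at most $\beta/t$ and give a total excess at most $pc\beta$. The others give at most $\frac{pC'}t\sum_{j>\beta/t}\frac{\beta^2}{j^2}\le2pC'\beta$, because $\sum_{j\ge j_0}j^{-2}\le j_0^{-2}+j_0^{-1}\le2/j_0$. So there $Q(e^{-t})\le Ce^{pV(t)}$. The next steps are for irregular sequences.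

**Step 2: $g\le h$ on $[0,1]$.** This lets us use (7).

- If $y\le q/K$, then $h(y)=Ky^2/2\ge C'y^2\ge g(y)$, since $K\ge2C'$.
- If $y\ge q/K$, then $h(y)=qy-\frac{q^2}{2K}$. As $q-c=\frac{1-c}2$, this is $\ge cy$ once $y\ge y_1:=\frac{q^2}{2K(q-c)}=\frac{q^2}{K(1-c)}$.
- If $q/K\le y<y_1$, then $h(y)\ge h(q/K)=\frac{q^2}{2K}$, while $g(y)\le C'y_1^2=\frac{C'q^4}{K^2(1-c)^2}=\frac{q^4}{2K}\le\frac{q^2}{2K}$.

**Step 3: sum over the zeros.** Integrate (7) against $K\,d\eta$ and sum over $j$; by Tonelli, $\sum_jt\,h(y_j)=L(t)$. Since $\sum_j\log^+(r/a_j)=V(t)$, Lemma 1, (8) and Step 2 give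
$$Q(e^{-t})\le\exp\Bigl(pV(t)+\sum_jpt\,g(y_j)\Bigr)\le\exp\bigl(pV(t)+pL(t)\bigr),$$
trivially if $L(t)=\infty$. $\square$

## Absorbing the increments by Jensen and Hölder

We must bound $\int_0^Tt^\alpha e^{p(V+L)}dt$ by $I_0=\int_0^Tt^\alpha e^{pV(t)}dt$. For fixed $\eta$ and $0\le\lambda\le1$ the function $e^{p[V(t)+\lambda(V(\eta t)-V(t))]}$ is a geometric mean of $e^{pV(t)}$ and $e^{pV(\eta t)}$. The integral of the latter is controlled by a dilation:
$$\int_0^Tt^\alpha e^{pV(\eta t)}dt=\eta^{-\alpha-1}\int_0^{\eta T}\tau^\alpha e^{pV(\tau)}d\tau\le\eta^{-\alpha-1}I_0 .\tag{9}$$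
By Hölder, the geometric mean costs only $\eta^{-(\alpha+1)\lambda}$. To reach this situation, $L$ must be written as an average, over a *probability* measure, of $\lambda(\eta)(V(\eta t)-V(t))$. With $\lambda\equiv1$ the cost $\int_0^{q/K}\eta^{-\alpha-1}K\,d\eta$ is infinite as soon as $\alpha\ge0$. So we let $\lambda(\eta)\to0$ as $\eta\to0$. This enlarges the measure $K\,d\eta/\lambda$, and the spare mass $1-q$ pays for it.

**Lemma 3.** $\displaystyle\int_0^Tt^\alpha e^{p(V(t)+L(t))}\,dt\le A_1I_0$ with $A_1=A_1(p,\alpha)<\infty$.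

**Step 1: a probability measure.** We may assume $I_0<\infty$. Let $\eta_1=(1-q)/K$; since $q\ge\frac12$, $\eta_1\le q/K$. Put
$$\lambda(\eta)=\min\bigl(1,(\eta/\eta_1)^{1/2}\bigr),\qquad d\sigma=\frac K{\lambda(\eta)}d\eta\quad\text{on }(0,q/K).$$
The mass of $\sigma$ is $\int_0^{\eta_1}K(\eta_1/\eta)^{1/2}d\eta+(q-K\eta_1)=2K\eta_1+q-K\eta_1=(1-q)+q=1$.

**Step 2: Jensen's inequality in $\eta$.** As $K\,d\eta=\lambda\,d\sigma$,
$$e^{pL(t)}=\exp\Bigl(\int p\lambda(\eta)\bigl(V(\eta t)-V(t)\bigr)d\sigma(\eta)\Bigr)\le\int e^{p\lambda(\eta)(V(\eta t)-V(t))}\,d\sigma(\eta).$$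
The inner function is nonnegative. If its integral is infinite, apply the inequality to its truncation at height $n$ and let $n\to\infty$ by monotone convergence.

**Step 3: Hölder's inequality in $t$.** Multiply by $t^\alpha e^{pV(t)}$, integrate, and use Tonelli, then Hölder with exponents $\frac1{1-\lambda}$, $\frac1\lambda$ (nothing to do where $\lambda=1$), then (9):
$$\int_0^Tt^\alpha e^{p(V+L)}dt\le\int d\sigma(\eta)\int_0^Tt^\alpha e^{p[(1-\lambda)V(t)+\lambda V(\eta t)]}dt\le\int I_0^{1-\lambda}\bigl(\eta^{-\alpha-1}I_0\bigr)^\lambda d\sigma=I_0\int\eta^{-(\alpha+1)\lambda(\eta)}d\sigma(\eta).$$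

**Step 4: the constant.** On $(0,q/K)$ the function $\lambda(\eta)\log\frac1\eta$ is bounded, because $\lambda(\eta)=(\eta/\eta_1)^{1/2}$ near $0$. So $\eta^{-(\alpha+1)\lambda(\eta)}$ is bounded and its integral against the probability measure $\sigma$ is finite. It depends only on $p$ and $\alpha$. $\square$

**Lemma 4.** $\displaystyle2\pi\int_0^1(1-r^2)^\alpha Q(r)\,r\,dr\le A\,\mathcal I$ with $A=A(p,\alpha)$.

**Step 1: $r\ge\frac12$.** With $r=e^{-t}$, $0<t\le T$, we have $dr=-e^{-t}dt$, $e^{-t}\in[\frac12,1]$ and $\frac t{2\log2}\le1-e^{-t}\le t$. So $(1-r)^\alpha dr$ and $t^\alpha dt$ are comparable with constants depending only on $\alpha$. Lemmas 2 and 3 give $\int_{1/2}^1(1-r)^\alpha Q\,dr\le C_\alpha A_1I_0\le C'_\alpha A_1\mathcal I$.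

**Step 2: $r<\frac12$.** For every nondecreasing $\Psi:(0,1)\to[1,\infty]$,
$$\int_0^{1/2}(1-r)^\alpha\Psi\,dr\le C_\alpha\Psi(\tfrac12)\le C'_\alpha\int_{1/2}^{3/4}(1-r)^\alpha\Psi\,dr .\tag{10}$$
Apply this to $\Psi=Q$.

**Step 3: the weight.** $(1-r^2)^\alpha=(1-r)^\alpha(1+r)^\alpha\le2^{|\alpha|}(1-r)^\alpha$, and $r\le1$. $\square$

## From bounded moments to a function: Theorem 1

**Step 1: good finite products.** Assume $\mathcal I<\infty$. By (2) and $M_{a_j}\ge1$, $\mathbb E|f_J(re^{i\varphi})|^p\le Q(r)$. Tonelli and Lemma 4 give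
$$\mathbb E\|f_J\|^p\le A\,\mathcal I\qquad\text{for all }J.\tag{11}$$
So for each $J$ there are values $\omega_1^{(J)},\dots,\omega_J^{(J)}$ for which $\|f_J\|^p\le A\mathcal I$. Fix them; $f_J$ now denotes this function.

**Step 2: pass to a limit.** By (5), the $f_J$ are uniformly bounded on each disc $|z|\le\rho<1$, so they form a normal family. By a diagonal argument there is a subsequence along which $f_J\to f_*$ locally uniformly and $e^{i\omega_j^{(J)}}\to e^{i\omega_j}$ for every $j$. Then $f_*(0)=1$, and Fatou gives $\|f_*\|^p\le A\mathcal I$.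

**Step 3: the zeros survive, with multiplicity.** Suppose $w$ occurs $m$ times among the $a_je^{i\omega_j}$, say for $j=j_1,\dots,j_m$ ($m<\infty$ because $a_j\to1$). Since $f_*\not\equiv0$, we can choose a closed disc about $w$ in $\mathbb D$, as small as we like, in which $f_*$ has no zero except possibly $w$. The points $a_{j_i}e^{i\omega^{(J)}_{j_i}}$ tend to $w$, so for large $J$ in the subsequence $f_J$ has at least $m$ zeros in the open disc. By Hurwitz's theorem so does $f_*$, and they are all at $w$. So $w$ is a zero of $f_*$ of order at least $m$.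

**Step 4: return to $d_j$.** Let $\theta_j\in[0,2\pi)$, $\theta_j\equiv\omega_j-\arg d_j\pmod{2\pi}$. Then $a_je^{i\omega_j}=d_je^{i\theta_j}$. This proves Theorem 1, and with it the conjecture. $\blacksquare$

## Necessity, and convergence for almost every choice of arguments: Theorem 2

(c)$\Rightarrow$(b) is trivial.

**(b)$\Rightarrow$(a), and the lower bound.** Write $f=z^kg$ with $g(0)\ne0$. The points $d_je^{i\theta_j}$ are not $0$, so they are zeros of $g$ with multiplicity, and $N_d\le N_g$. Jensen's formula (4) and Jensen's inequality give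
$$e^{pN_d(r)}\le e^{pN_g(r)}=|g(0)|^{-p}\exp\Bigl(\frac1{2\pi}\int_0^{2\pi}\log|g(re^{i\varphi})|^pd\varphi\Bigr)\le\frac{|g(0)|^{-p}}{2\pi}\int_0^{2\pi}|g(re^{i\varphi})|^pd\varphi .$$
For $r\ge\frac12$ we have $|g|\le2^k|f|$, $1\le2r$ and $(1-r)^\alpha\le2^{|\alpha|}(1-r^2)^\alpha$, so
$$\int_{1/2}^1(1-r)^\alpha e^{pN_d(r)}dr\le\frac{2^{|\alpha|}2^{kp}}{\pi|g(0)|^p}\|f\|^p .\tag{12}$$
By (10) with $\Psi=e^{pN_d}$, the integral over $0<r<\frac12$ is at most a constant $C'_\alpha$ times the left side of (12). So (3) holds. If $f(0)=1$, then $k=0$ and $g(0)=1$, and we have $\mathcal I\le(1+C'_\alpha)2^{|\alpha|}\pi^{-1}\|f\|^p$ (trivially if $\|f\|=\infty$): the lower bound. The upper bound is Theorem 1, and is trivial if $\mathcal I=\infty$. The statement that no choice works when (3) fails is the contrapositive of (b)$\Rightarrow$(a).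

**(a)$\Rightarrow$(c), Step 1: $\sum(1-a_j)^2<\infty$.** The variables $\omega_j=\theta_j+\arg d_j$ are independent and uniform mod $2\pi$. As $I_0\le C_\alpha\mathcal I<\infty$, Lemma 3 shows $L(t)<\infty$ for some $t\in(0,T)$. Fix such a $t$. By Lemma 2, $L(t)=\sum_jt\,h(\min(x_j/t,1))$. Since $x_j\to0$, for all but finitely many $j$ we have $x_j/t\le q/K$, and there $t\,h(x_j/t)=\frac K{2t}x_j^2$. So $\sum x_j^2<\infty$, and $1-a_j\le x_j$.

**Step 2: logarithms of the factors.** Fix $\rho<1$. Since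
$$F_a(z)-1=-\frac{z(a^{-1}-a)}{1-az},\qquad a^{-1}-a=(1-a)\frac{1+a}a\le4(1-a)\quad(a\ge\tfrac12),$$
we have $|F_{a_j}-1|\le\frac{4(1-a_j)}{1-\rho}$ on $|z|\le\rho$ if $a_j\ge\frac12$. Choose $j_0$ with $a_j\ge\frac12$ and this bound at most $\frac12$ for $j>j_0$. By continuity $|F_{a_j}-1|<1$ on a neighborhood of $|z|\le\rho$, so $\ell_j=\log F_{a_j}$ (principal branch) is analytic there. As $|\log(1+v)|\le2|v|$ for $|v|\le\frac12$, $|\ell_j|\le\frac{8(1-a_j)}{1-\rho}$ on $|z|\le\rho$. Moreover $\ell_j(0)=\log1=0$, so $\ell_j(z)=\sum_{n\ge1}c_{j,n}z^n$. Put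
$$h_j(z)=\ell_j(ze^{-i\omega_j})=\sum_{n\ge1}c_{j,n}e^{-in\omega_j}z^n .$$
Each coefficient has mean zero, and the $h_j$ are independent. In the Hilbert space with norm $|\sum c_nz^n|_\rho^2=\sum|c_n|^2\rho^{2n}$ we have
$$|h_j|_\rho^2=|\ell_j|_\rho^2\le\Bigl(\frac{8(1-a_j)}{1-\rho}\Bigr)^2,\qquad\text{so}\quad\sum_{j>j_0}|\ell_j|_\rho^2<\infty\ \text{ by Step 1.}$$

**Step 3: almost sure convergence of $\sum h_j$.** This is Kolmogorov's maximal inequality in a Hilbert space. For $j_0\le J<n$ let $S_l=\sum_{J<j\le l}h_j$, $\varepsilon>0$, and let $B_l$ be the event that $l\in(J,n]$ is the first index with $|S_l|_\rho\ge\varepsilon$. On $B_l$ write $S_n=S_l+(S_n-S_l)$. The coefficients of $S_n-S_l$ are centered and independent of $1_{B_l}S_l$, so $\mathbb E\,1_{B_l}\langle S_n-S_l,S_l\rangle=0$, computed coefficient by coefficient (everything is bounded). Hence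
$$\mathbb E|S_n|_\rho^2\ge\sum_l\mathbb E\,1_{B_l}|S_n|_\rho^2\ge\sum_l\mathbb E\,1_{B_l}|S_l|_\rho^2\ge\varepsilon^2\,\mathbb P\Bigl(\max_{J<l\le n}|S_l|_\rho\ge\varepsilon\Bigr).$$
By the same orthogonality $\mathbb E|S_n|_\rho^2=\sum_{J<j\le n}|\ell_j|_\rho^2$. Let $n\to\infty$, then $J\to\infty$: the probability that a partial sum after $J$ differs from that at $J$ by at least $\varepsilon$ tends to $0$. So almost surely the partial sums of $\sum_{j>j_0}h_j$ are Cauchy in $|\cdot|_\rho$. By Cauchy–Schwarz $|h(z)|\le\bigl(\sum_n|z/\rho|^{2n}\bigr)^{1/2}|h|_\rho$, so the series converges locally uniformly on $|z|<\rho$.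

**Step 4: the limit and its zeros.** Apply Steps 2 and 3 with $\rho=1-\frac1k$, $k=2,3,\dots$. Almost surely, for all these $\rho$ at once, $f_J\to f$ locally uniformly in $\mathbb D$, and on $|z|<\rho$
$$f(z)=\prod_{j\le j_0}F_{a_j}(ze^{-i\omega_j})\cdot\exp\Bigl(\sum_{j>j_0}h_j(z)\Bigr).$$
The exponential has no zeros, and for $j>j_0$ the factor $F_{a_j}(ze^{-i\omega_j})$ has none in $|z|\le\rho$. So the zeros of $f$ in $|z|<\rho$ are exactly the points $a_je^{i\omega_j}=d_je^{i\theta_j}$ of modulus less than $\rho$, with multiplicity. As $\rho$ may be taken arbitrarily close to $1$, the zero sequence of $f$ is exactly $\{d_je^{i\theta_j}\}$. Also $f(0)=1$.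

**Step 5: membership.** Fatou's lemma, for the weighted area integral and then for $\mathbb E$, together with (11) gives $\mathbb E\|f\|^p\le A\,\mathcal I<\infty$. So $\|f\|<\infty$ almost surely. $\blacksquare$

## Radial weights with a one-sided scaling condition

**Theorem 3.** Let $w:(0,1]\to(0,\infty)$ be measurable and suppose that for some $c_0>0$, $B\ge0$
$$w(\eta s)\ge c_0\,\eta^B\,w(s)\qquad(0<\eta\le1,\ 0<s\le1).\tag{13}$$
Then the equivalence of (a), (b), (c) and the two-sided norm estimate of Theorem 2 hold with $\|f\|^p=\iint w(1-r)|f|^p\,r\,dr\,d\varphi$, with (3) and $\mathcal I$ replaced by the integral $\int_0^1w(1-r)e^{pN_d(r)}dr$, and with constants depending only on $p,c_0,B$.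

For instance $w(s)=s^\alpha$ satisfies (13) with $c_0=1$, $B=\max(\alpha,0)$. Taking $\eta=1$ in (13) shows $c_0\le1$. Lemmas 1 and 2 do not involve the weight. We go through the places where it enters.

**Dilation, in Lemma 3.** Put $W(t)=w(1-e^{-t})$, replace $t^\alpha$ by $W(t)$, and let $I_0=\int_0^TW(t)e^{pV(t)}dt$. For $0<\eta\le1$ the ratio $\eta'=\frac{1-e^{-\eta t}}{1-e^{-t}}$ lies in $[\eta,1]$, by concavity and monotonicity of $1-e^{-t}$. So (13) with $s=1-e^{-t}$ gives $W(\eta t)\ge c_0\eta'^BW(t)\ge c_0\eta^BW(t)$, and (9) becomes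
$$\int_0^TW(t)e^{pV(\eta t)}dt\le c_0^{-1}\eta^{-B}\int_0^TW(\eta t)e^{pV(\eta t)}dt\le c_0^{-1}\eta^{-B-1}I_0 .$$
The rest of the proof of Lemma 3 is unchanged. The final constant is $\int(c_0^{-1}\eta^{-B-1})^{\lambda(\eta)}d\sigma(\eta)\le c_0^{-1}\int\eta^{-(B+1)\lambda(\eta)}d\sigma(\eta)<\infty$, by the same boundedness of $\lambda\log\frac1\eta$.

**Change of variable, in Lemma 4.** On $0<t\le T$, $dr=-e^{-t}dt$ with $e^{-t}\in[\frac12,1]$, so
$$\int_{1/2}^1w(1-r)Q\,dr\le\int_0^TW\,e^{p(V+L)}dt\le A_1I_0\le2A_1\int_{1/2}^1w(1-r)e^{pN_d}dr .$$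
No comparison of weights is needed, and Step 3 of Lemma 4 disappears.

**The range $r<\frac12$.** By (13) with $\eta=\frac12$, $w(s)\le c_0^{-1}2^Bw(s/2)$, so $\int_{1/2}^1w(s)\,ds\le c_0^{-1}2^{B+1}\int_{1/4}^{1/2}w(s)\,ds$. For nondecreasing $\Psi\ge1$ it follows that
$$\int_0^{1/2}w(1-r)\Psi\,dr\le\Psi(\tfrac12)\int_{1/2}^1w\,ds\le c_0^{-1}2^{B+1}\int_{1/2}^{3/4}w(1-r)\Psi(r)\,dr,$$
which replaces (10), both in Lemma 4 and in (b)$\Rightarrow$(a).

**Local bounds, in Theorem 1.** By (13) with $s=1$, $w(\eta)\ge c_0\eta^Bw(1)$, so $w$ is bounded below by a positive constant on each $[\delta,1]$. The sub-mean-value property on discs of radius $\frac{1-\rho}2$ about points of $|z|\le\rho$ then gives $\sup_{|z|\le\rho}|f|^p\le C_\rho\|f\|^p$, which is all that the normal family argument used. (The constant $C_\rho$ depends on $w(1)$, but it does not enter $A$.)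

**Necessity.** In (b)$\Rightarrow$(a) the argument used $f$ only on $|z|\ge\frac12$. It gives $\int_{1/2}^1w(1-r)e^{pN_d}dr\le\frac{2^{kp}}{\pi|g(0)|^p}\|f\|^p$ in place of (12), and the range $r<\frac12$ was treated above.

**Almost sure convergence.** In (a)$\Rightarrow$(c) the weight enters through Lemma 3, which gives $\int_0^TW e^{p(V+L)}dt<\infty$ and hence, as $W>0$, $L(t)<\infty$ for some $t\in(0,T)$; and through (11), which follows from Lemma 4 in its new form. The remaining steps do not involve the weight. All constants depend only on $p,c_0,B$. $\blacksquare$
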